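# Measures on compact sets of Baire-one functions

## 1. Radon measures, Baire-one compacta and metrizable-like support

Compact spaces are Hausdorff, and $N=\{1,2,\dots\}$.

**Measures.** For a compact space $S$, $P(S)$ is the set of regular (Radon) Borel probability measures on $S$: the measure of a Borel set is the supremum of the measures of its compact subsets and the infimum of the measures of its open supersets. By the Riesz theorem these measures are the positive linear functionals on $C(S)$ with value $1$ at the constant $1$. The weak$^*$ topology on $P(S)$ is the coarsest one making $\nu\mapsto\int g\,d\nu$ continuous for each $g\in C(S)$, and $P(S)$ is compact. A statement holds *for $\mu$-a.e. $s$* if the set where it fails lies in a Borel $\mu$-null set. For Borel sets $F_k\subset U$ we say that $U$ is the union of the $F_k$ *mod null* if $\mu(U\setminus\bigcup_kF_k)=0$.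

*Example.* Each Dirac measure $\delta_s$ is in $P(S)$, and so is each convex combination of Dirac measures. These *finitely supported* measures are weak$^*$ dense. Indeed, given $\nu\in P(S)$, $g_1,\dots,g_m\in C(S)$ and $\eta>0$, cut the ranges of the $g_i$ into short intervals to get a finite Borel partition of $S$ into nonempty pieces on which every $g_i$ oscillates by at most $\eta$. Choose a point $s_A$ in each piece $A$. Then $\sum_A\nu(A)\delta_{s_A}$ integrates each $g_i$ to within $\eta$ of $\int g_i\,d\nu$.

**Baire-one functions.** A real function on a Polish space $X$ is of the *first Baire class* if it is a pointwise limit of a sequence of continuous functions. $B_1(X)$ is the space of all of them with the topology of pointwise convergence. We care about $X=N^N$, the space of irrationals. Other Polish spaces are no real change: if $q:N^N\to X$ is a continuous surjection (one exists for every nonempty Polish $X$), then $f\mapsto f\circ q$ embeds $B_1(X)$ into $B_1(N^N)$, since $f_n\circ q$ is continuous when $f_n$ is, and since $q$ is onto.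

*Example: the split interval.* Let $K_{\mathrm{sp}}$ be the set of nondecreasing functions $[0,1]\to\{0,1\}$. It is closed in $\{0,1\}^{[0,1]}$, hence compact, and it consists of the functions $\mathbf 1_{[t,1]}$ and $\mathbf 1_{(t,1]}$, $t\in[0,1]$. All are Baire-one: $\mathbf 1_{[t,1]}$ is the limit of $\max(0,1-n\,\mathrm{dist}(\cdot,[t,1]))$, and $\mathbf 1_{(t,1]}$ is the limit of $\min(1,n\,\mathrm{dist}(\cdot,[0,t]))$. For $x<y$ the clopen sets $\{f:f(x)=1\}\subset\{f:f(y)=1\}$ differ, because $\mathbf 1_{[y,1]}$ is only in the second. So $K_{\mathrm{sp}}$ has uncountably many clopen sets, while a metrizable compact space has only countably many. Thus $K_{\mathrm{sp}}$ is a nonmetrizable compact set of Baire-one functions.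

**Fréchet spaces.** A space $K$ is *Fréchet* if, whenever $f\in\overline A$ with $A\subset K$, there are $f_n\in A$ with $f=\lim f_n$. Subspaces of Fréchet spaces are Fréchet.

*Example.* Metrizable spaces are Fréchet. The space $\beta N$ is not. Recall that its points are the ultrafilters on $N$, that $N$ is dense in it, that disjoint subsets of $N$ have disjoint closures in it, and that every map from $N$ into a compact space extends continuously to $\beta N$. Let $p\in\beta N\setminus N$ and suppose that a sequence in $N$ converges to $p$. It takes each value only finitely often, so it has a subsequence of distinct terms. The sets of its even and of its odd terms are disjoint subsets of $N$, so they have disjoint closures. But both closures contain $p$, a contradiction.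

**Metrizable-like support.** A measure $\mu\in P(S)$ has *metrizable-like support* if there is a sequence $\mathcal A_1,\mathcal A_2,\dots$ of finite disjoint families of compact sets in $S$ such that for each open cover $\mathcal U$ of $S$ and each $\varepsilon>0$ some $\mathcal A_i$ refines $\mathcal U$ and satisfies $\mu(S\setminus\bigcup\mathcal A_i)<\varepsilon$. The class of compact spaces $S$ all of whose measures $\mu\in P(S)$ have metrizable-like support is denoted $\underset{\sim}{S}$.

*Example.* Every metrizable compact $S$ is in $\underset{\sim}{S}$. For each $i$ partition $S$ into finitely many Borel sets of diameter $<1/i$, and choose compact subsets of the pieces that together miss measure $<1/i$. These compact sets form $\mathcal A_i$. Given $\mathcal U$ with Lebesgue number $\delta$ and given $\varepsilon$, any $i>\max(1/\delta,1/\varepsilon)$ works.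

**Countably determined measures.** A measure $\mu\in P(S)$ is *countably determined* if there is a countable family $\mathcal F$ of compact subsets of $S$, with $\emptyset\in\mathcal F$, such that
$$\mu(U)=\sup\{\mu(F):F\in\mathcal F,\ F\subset U\}\qquad\text{for all open }U\subset S.\tag{1.1}$$

*Example.* If $\mu=\sum_ic_i\delta_{s_i}$ with countably many $s_i$, let $\mathcal F$ be the family of finite subsets of $\{s_1,s_2,\dots\}$. For open $U$, the sets $\{s_i:i\le m,\ s_i\in U\}$ have measures increasing to $\mu(U)$.

## 2. Compact subspaces of $B_1(N^N)$ and the class $\underset{\sim}{S}$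

We can now ask: **does every compact subspace of $B_1(N^N)$ belong to $\underset{\sim}{S}$?** In words: a compact set of Baire-one functions may be nonmetrizable, but can each single measure on it be exhausted, within every open cover, by pieces from one countable list?

The answer is yes.

**Theorem A.** *If $K\subset B_1(N^N)$ is compact, then every $\mu\in P(K)$ has metrizable-like support.*

Two facts about Baire-one compacta are used as given.

**Fact I** (Rosenthal; Bourgain, Fremlin and Talagrand). *Every compact set $K\subset B_1(N^N)$ is a Fréchet space.*

**Fact II** (Godefroy and Talagrand). *If a compact space $K$ embeds in $B_1(N^N)$, then $P(K)$ also embeds in $B_1(N^N)$.*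

One more external result is used, Theorem 13.11 of Kechris, *Classical Descriptive Set Theory*: *if $\varphi$ is a Borel map from a Polish space $X$ to a second countable space, there is a finer Polish topology on $X$, with the same Borel sets, making $\varphi$ continuous.*

## 3. Metrizable-like support is countable determination

The definition of metrizable-like support speaks of covers. Approximating open sets from inside is easier, and it is the same thing.

**Proposition 1.** *A measure $\mu\in P(S)$ has metrizable-like support if and only if it is countably determined.*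

**From countable determination to metrizable-like support.** Let $\mathcal F$ be as in (1.1), and let $\mathcal A_1,\mathcal A_2,\dots$ enumerate, with repetitions if necessary, the finite disjoint subfamilies of $\mathcal F$. Given an open cover, take a finite subcover $U_1,\dots,U_m$, and let $\varepsilon>0$. Choose inductively $F_j\in\mathcal F$ with
$$F_j\subset O_j:=U_j\setminus(F_1\cup\dots\cup F_{j-1}),\qquad\mu(O_j\setminus F_j)<\varepsilon/m.$$
This is possible by (1.1), because $O_j$ is open. The $F_j$ are pairwise disjoint, and $\{F_1,\dots,F_m\}$ refines the cover. If $s\notin\bigcup_jF_j$, take $j$ with $s\in U_j$; then $s\in O_j\setminus F_j$. So $S\setminus\bigcup_jF_j\subset\bigcup_j(O_j\setminus F_j)$, which has measure $<\varepsilon$.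

**From metrizable-like support to countable determination.** Let $\mathcal F$ consist of all unions of subfamilies of the $\mathcal A_i$, including $\emptyset$. It is countable, since each $\mathcal A_i$ is finite. Given $U$ open and $\eta>0$, take a compact $T\subset U$ with $\mu(U\setminus T)<\eta$, and take $\mathcal A_i$ refining the cover $\{U,S\setminus T\}$ with $\mu(S\setminus\bigcup\mathcal A_i)<\eta$. Let $F$ be the union of the members of $\mathcal A_i$ contained in $U$. A member that meets $T$ is not contained in $S\setminus T$, so it lies in $U$. Hence $T\setminus F\subset S\setminus\bigcup\mathcal A_i$, so $\mu(T\setminus F)<\eta$ and $\mu(F)>\mu(U)-2\eta$, while $F\subset U$. $\square$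

It suffices to test a subbase.

**Lemma 2.** *Let $\mu\in P(S)$, and let $\mathcal F$ be a countable family of compact subsets of $S$, closed under finite unions and finite intersections, with $S,\emptyset\in\mathcal F$. If every member of some subbase of $S$ is, mod null, a countable union of members of $\mathcal F$ contained in it, then $\mu$ is countably determined.*

*Proof.* Call an open set *good* if it is, mod null, a countable union of members of $\mathcal F$ contained in it. If $O_1,O_2$ are good, by sets $F_k\subset O_1$ and $F'_l\subset O_2$, then the sets $F_k\cap F'_l\in\mathcal F$ show that $O_1\cap O_2$ is good. Clearly $S$ is good, and so are finite unions of good sets. Hence every finite union of finite intersections of subbasic sets is good. Let $U$ be open and $\eta>0$. Take a compact $T\subset U$ with $\mu(U\setminus T)<\eta$, and cover $T$ by finitely many basic open subsets of $U$; let $O$ be their union. Then $O\subset U$ is good, say by $F_1,F_2,\dots$, and $F_1\cup\dots\cup F_m\in\mathcal F$ has measure tending to $\mu(O)>\mu(U)-\eta$. $\square$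

## 4. The split interval by hand

Metrizable spaces and purely atomic measures were settled in Section 1. Next come all measures on $K_{\mathrm{sp}}$.

Let $\mu\in P(K_{\mathrm{sp}})$. The pairs $\{\mathbf 1_{[x,1]},\mathbf 1_{(x,1]}\}$, $x\in[0,1]$, are disjoint, so only countably many have positive measure. Let $Q\subset[0,1]$ be the countable set of these $x$ together with all rationals of $[0,1]$, and let $\mathcal F$ consist of finite unions of finite intersections of the clopen sets $\{f:f(r)=j\}$, $r\in Q$, $j\in\{0,1\}$, together with $K_{\mathrm{sp}}$ and $\emptyset$. The sets $\{f(x)=j\}$, $x\in[0,1]$, form a subbase. If $x\in Q$, such a set is in $\mathcal F$. If $x\notin Q$, then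
$$\bigcup_{r<x,\ r\in\mathbb Q\cap[0,1]}\{f(r)=1\}=\{\mathbf 1_{[t,1]},\mathbf 1_{(t,1]}:t<x\}=\{f(x)=1\}\setminus\{\mathbf 1_{[x,1]}\},$$
and similarly
$$\bigcup_{r>x,\ r\in\mathbb Q\cap[0,1]}\{f(r)=0\}=\{\mathbf 1_{[t,1]},\mathbf 1_{(t,1]}:t>x\}=\{f(x)=0\}\setminus\{\mathbf 1_{(x,1]}\}.$$
The removed points are null because $x\notin Q$. By Lemma 2, $\mu$ is countably determined, so $K_{\mathrm{sp}}\in\underset{\sim}{S}$.

This computation uses two kinds of test points: a fixed countable dense set, good for most $x$, and a countable set of exceptional points depending on $\mu$. In general it is not clear what the exceptional points should be.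

## 5. Separability of $L^1(\mu)$ and the Stone space of the measure algebra

A sensible first plan uses Fact I and Fact II to show that $L^1(\mu)$ is separable. This part works (Section 9). Then the Borel sets of $K$, with the pseudometric $d(A,A')=\mu(A\triangle A')$, are separable, and since Borel sets are approximated by compact ones from inside, there is a countable $d$-dense family of compact sets. Given an open $U$, we find a member $F$ of this family with $\mu(F\triangle U)$ small. But (1.1) requires $F\subset U$, and approximation in measure does not give inclusion. This is where the plan stops, and separability alone cannot repair it, as the following example shows.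

Let $\mathfrak M$ be the algebra of Borel subsets of $[0,1]$ modulo Lebesgue-null sets, $\lambda$ Lebesgue measure, and $Z$ its Stone space: the points are the ultrafilters $z$ of $\mathfrak M$, the clopen sets are $[A]=\{z:A\in z\}$, and $A\mapsto[A]$ is an isomorphism onto the algebra of clopen sets. The functional $\sum c_i\mathbf 1_{[A_i]}\mapsto\sum c_i\lambda(A_i)$ is well defined and positive, and it is defined on a dense subspace of $C(Z)$ (Stone–Weierstrass). So it gives $\mu\in P(Z)$ with $\mu([A])=\lambda(A)$.

**Each compact $F\subset Z$ is clopen mod null.** By outer regularity and compactness, $\mu(F)$ is the infimum of $\mu(C)$ over clopen $C\supset F$. Choose a decreasing sequence of clopen $C_k=[A_k]\supset F$ with $\mu(C_k)\to\mu(F)$, and put $d=\bigcap_kA_k\in\mathfrak M$. Then $[d]\subset\bigcap_kC_k$ and $\mu([d])=\lambda(d)=\lim\lambda(A_k)=\mu(F)=\mu(\bigcap_kC_k)$. Both $F$ and $[d]$ are subsets of $\bigcap_kC_k$ of full measure in it, so $\mu(F\triangle[d])=0$.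

**$L^1(\mu)$ is separable.** Every Borel set is approximated in measure by compact sets, hence by clopen sets $[A]$, and $\|\mathbf 1_{[A]}-\mathbf 1_{[B]}\|_1=\lambda(A\triangle B)$. Since $\mathfrak M$ is separable for $\lambda(A\triangle B)$ (finite unions of rational intervals are dense), the indicators of Borel sets form a separable subset of $L^1(\mu)$, and their span is dense.

**$\mu$ is not countably determined.** Let $F_1,F_2,\dots\subset Z$ be compact, and for each $n$ with $\mu(F_n)>0$ let $[d_n]$ be clopen with $\mu(F_n\triangle[d_n])=0$; so $\lambda(d_n)>0$. For each such $n$ remove from $[0,1]$ a piece of $d_n$ of positive measure less than $2^{-n-1}$. This leaves a set $B$ with $\lambda(B)>0$ and $\lambda(d_n\setminus B)>0$. If $F_n\subset[B]$, then $\mu([d_n]\setminus[B])=0$, i.e. $\lambda(d_n\setminus B)=0$, which is false. So the open set $[B]$ has positive measure and contains no $F_n$ of positive measure.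

Thus $L^1(\mu)$ is separable but $\mu$ does not have metrizable-like support. Since Theorem A is to hold, $Z$ must be excluded by some other feature. Here is one.

**$Z$ contains $\beta N$.** Let $A_1,A_2,\dots$ be disjoint sets of positive measure and choose $z_k\in[A_k]$. For disjoint $I,J\subset N$, the clopen sets $[\bigcup_{k\in I}A_k]$ and $[\bigcup_{k\in J}A_k]$ are disjoint and contain $\{z_k:k\in I\}$ and $\{z_k:k\in J\}$, which therefore have disjoint closures. So the continuous extension $\beta N\to Z$ of $k\mapsto z_k$ separates ultrafilters: if $I\in\mathcal U$ and $N\setminus I\in\mathcal U'$, the images lie in disjoint closures. It is injective, hence an embedding.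

So $Z$ is not Fréchet, and by Fact I it does not embed in $B_1(N^N)$. The proof of Theorem A turns this contrast into a dichotomy.

## 6. A dichotomy, and the oscillation derivative

For $K\subset\mathbb R^X$ and $x\in X$ let $e_x(f)=f(x)$, a continuous function on $K$.

**Theorem B.** *Let $X$ be a nonempty Polish space, $K\subset[-1,1]^X$ pointwise compact and $\mu\in P(K)$, such that $L^1(\mu)$ is separable and $\varphi:X\to L^1(\mu)$, $\varphi(x)=[e_x]$, is Borel. Then either $\mu$ has metrizable-like support, or $K$ contains a copy of $\beta N$.*

The two alternatives are not claimed to exclude each other. No measurability of individual $f\in K$ is assumed.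

**Sets that lie inside $\{e_x>c\}$ for a reason.** If $x\in E\subset X$ and $a>c$, then the compact set $\{f\in K:f\ge a\text{ on }E\}$ is contained in $\{e_x>c\}$. So inclusion, the missing point in Section 5, is automatic. We need countably many sets $E$ such that, for each $x$, almost every $f$ with $f(x)>c$ satisfies $f\ge a$ on some $E\ni x$ from the list, with $a>c$.

**Basic open sets $E$ are not enough.** If almost every $f$ oscillates little near $x$, a basic neighborhood $E$ of $x$ will do. But take $K_{\mathrm{sp}}$, $g=\mathbf 1_{[1/2,1]}$ and $\mu$ with $\mu(\{g\})>0$. Suppose that finitely many conditions of the form "$f\ge q$ on $E$" or "$f\le q$ on $E$", with $E\subset[0,1]$ nonempty relatively open intervals, hold for $g$. We may drop those that hold for all $\{0,1\}$-valued $f$; each of the others says that $f=1$ on $E$ or that $f=0$ on $E$. In the first case $E\subset[1/2,1]$, so $E\subset(1/2,1]$ as $E$ is open; in the second case $E\subset[0,1/2)$. Either way $\mathbf 1_{(1/2,1]}$ satisfies the same conditions, and its value at $1/2$ is $0$. So no set built from such conditions by finite intersections and unions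 contains $g$ and lies in $\{e_{1/2}>1/2\}$. Adding $E=\{1/2\}$ cures this: on the smaller closed set $H=\{1/2\}$ nothing oscillates.

So we let $E$ range over relatively open pieces of closed sets $H$, where $H$ is obtained by repeatedly discarding the points at which only few functions oscillate.

**The derivative.** Let $X,K,\mu$ be as in Theorem B, with a compatible complete metric $\rho$ on $X$ and open balls $B(x,r)$. Let $p=(a,b,\varepsilon)$ with $a<b$ rational and $\varepsilon=1/k$, $k\in N$. For nonempty closed $H\subset X$ and $x\in H$ put
$$U_n(x)=\Big\{f\in K:\inf_{B(x,1/n)\cap H}f<a,\ \sup_{B(x,1/n)\cap H}f>b\Big\},\qquad W(x)=W_H^{a,b}(x)=\bigcap_nU_n(x).$$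
$U_n(x)$ is the intersection of $\bigcup_y\{e_y<a\}$ and $\bigcup_y\{e_y>b\}$, with $y$ ranging over $B(x,1/n)\cap H$, so it is open in $K$. It decreases in $n$, and $W(x)$ is Borel. Define
$$D_p(H)=\{x\in H:\mu(W(x))\ge\varepsilon\},\qquad D_p(\emptyset)=\emptyset.$$

*Example.* For $K_{\mathrm{sp}}$ with $H=X=[0,1]$ and $0<a<b<1$, a function is in $W(x)$ only if it takes both values $0$ and $1$ in every neighborhood of $x$, so $W(x)\subset\{\mathbf 1_{[x,1]},\mathbf 1_{(x,1]}\}$. These pairs are disjoint, so $D_p(X)$ has at most $k$ points. A finite $H$ has isolated points only, so $W(x)=\emptyset$ for $x\in H$ and $D_p(D_p(X))=\emptyset$. If $a\le0$ or $b\ge1$, already $D_p(X)=\emptyset$.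

*Example.* The space $Z$ of Section 5 fits the framework. Let $X=\mathfrak M$ with the metric $\lambda(A\triangle B)$, a closed subset of $L^1(\lambda)$ and so Polish, and regard $z\in Z$ as the function $A\mapsto\mathbf 1_{[A]}(z)$. This identifies $Z$ with a compact subset of $[-1,1]^X$, and $\varphi(A)=[\mathbf 1_{[A]}]$ is an isometry into the separable space $L^1(\mu)$. Let $0<a<b<1$, $A\in\mathfrak M$, $z\in Z$ and $n\in N$. Partition $[0,1]$ into finitely many sets of measure $<1/n$; one of them, $D$, belongs to $z$. Then $A\cup D$ and $A\setminus D$ are within $1/n$ of $A$, $z\in[A\cup D]$ and $z\notin[A\setminus D]$. So $W_X^{a,b}(A)=Z$ for every $A$, and $D_p(X)=X$: the derivative gets stuck at once, though $\varphi$ is as continuous as possible.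

In Section 7 we show that the derivative can only get stuck if $K$ contains $\beta N$. In Section 8 we use a derivative that never gets stuck to find the countable family. One elementary property comes first.

**Lemma 3.** *For Borel $A\subset K$ the function $x\mapsto\mu(W(x)\cap A)$ is upper semicontinuous on $H$. In particular $D_p(H)$ is closed.*

*Proof.* Let $x_k\to x$ in $H$ with $\mu(W(x_k)\cap A)\ge r$ for all $k$. Fix $n$. For large $k$ we have $B(x_k,\frac1{2n})\subset B(x,\frac1n)$, so $W(x_k)\subset U_{2n}(x_k)\subset U_n(x)$ and $\mu(U_n(x)\cap A)\ge r$. Letting $n\to\infty$, $\mu(W(x)\cap A)\ge r$. So $\{x\in H:\mu(W(x)\cap A)\ge r\}$ is closed for every $r$; take $A=K$, $r=\varepsilon$ for the last statement. $\square$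

**Standing assumption for Sections 7 and 8.** Since $L^1(\mu)$ is second countable, Kechris's Theorem 13.11 lets us refine the topology of $X$ so that it stays Polish and **$\varphi$ becomes continuous**. This changes neither $K$ nor $\mu$, since the topology of $K$ is pointwise convergence and does not involve that of $X$. We fix this topology and a compatible complete metric $\rho$. We also assume that **$K$ contains no copy of $\beta N$**, and must show that $\mu$ is countably determined; Proposition 1 then finishes Theorem B.

## 7. A stuck derivative produces $\beta N$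

**Lemma 4 (Key Lemma).** *$D_p(H)\neq H$ for every nonempty closed $H\subset X$.*

Suppose $D_p(H)=H\ne\emptyset$, that is,
$$\mu(W(x))\ge\varepsilon\qquad\text{for all }x\in H.\tag{7.1}$$
We construct a copy of $\beta N$ in $K$, a contradiction. The target is a family of points $x_\sigma\in H$, $\sigma\in2^N$, and functions $f_i\in K$ such that $f_i(x_\sigma)$ is low if $\sigma(i)=0$ and high if $\sigma(i)=1$; such $f_i$ span a copy of $\beta N$. The points are limits of branches of a binary tree in $H$. A function in $W(x)$ takes low and high values arbitrarily near $x$, so nodes can be split. Two things must be secured. At each level one function must serve all nodes simultaneously, so the sets $W$ at the nodes must keep a large common part: this needs continuity of $x\mapsto W(x)$ in measure. And the values must survive the passage to the limit of a branch: this needs continuity of $\varphi$.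

**Step 1: many points where $W$ is continuous in measure.** The goal is a dense $G_\delta$ set $G\subset H$ with
$$x\in G,\ H\ni x_k\to x\quad\Longrightarrow\quad\mu(W(x_k)\triangle W(x))\to0.\tag{7.2}$$
Since $L^1(\mu)$ is separable, there are Borel sets $A_1=K,A_2,A_3,\dots$ that are dense among Borel sets for $d(A,A')=\mu(A\triangle A')$. By Lemma 3 each $x\mapsto\mu(W(x)\cap A_j)$ is upper semicontinuous on $H$. An upper semicontinuous $g:H\to\mathbb R$ is continuous at comeagerly many points: if $g$ is discontinuous at $x$, lower semicontinuity fails at $x$, so there is a rational $q<g(x)$ such that $x$ is a limit of points where $g<q$. Then $x$ lies in the boundary of the closed set $\{g\ge q\}$, which is closed and nowhere dense, and there are only countably many $q$. By the Baire category theorem in the Polish space $H$, there is a dense $G_\delta$ set $G\subset H$ at each point of which all the functions $x\mapsto\mu(W(x)\cap A_j)$ are continuous. Let $x\in G$ and $H\ni x_k\to x$. Since $A_1=K$, also $\mu(W(x_k))\to\mu(W(x))$, so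
$$\mu(W(x_k)\triangle A_j)=\mu(W(x_k))+\mu(A_j)-2\mu(W(x_k)\cap A_j)\longrightarrow\mu(W(x)\triangle A_j)$$
for each $j$. Given $\delta>0$ choose $j$ with $\mu(W(x)\triangle A_j)<\delta$. Then $\mu(W(x_k)\triangle W(x))\le\mu(W(x_k)\triangle A_j)+\mu(A_j\triangle W(x))$, and the right side converges to $2\mu(W(x)\triangle A_j)<2\delta$. This proves (7.2).

**Step 2: splitting within $G$.** The purpose is to realize low or high values at points of $G$ near $x$ on a set of positive measure. We claim:

*Let $x\in G$, $r>0$, and let $R\subset W(x)$ be Borel with $\mu(R)>0$. Then there is $y\in G\cap B(x,r)$ with $\mu(R\cap\{e_y<a\})>0$, and likewise there is one with $\mu(R\cap\{e_y>b\})>0$.*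

Take a compact $R'\subset R$ with $\mu(R')>0$. Since $R'\subset W(x)\subset U_n(x)$ with $1/n<r$, the open sets $\{e_y<a\}$, $y\in H\cap B(x,r)$, cover $R'$. Finitely many of them cover it, so $\mu(R\cap\{e_y<a\})>0$ for some $y\in H\cap B(x,r)$. To move $y$ into $G$, choose $y_k\in G\cap B(x,r)$ with $y_k\to y$. By continuity of $\varphi$, $e_{y_k}\to e_y$ in $L^1(\mu)$, so after passing to a subsequence $e_{y_k}\to e_y$ $\mu$-a.e. Hence $\{e_y<a\}\subset\bigcup_k\{e_{y_k}<a\}$ up to a null set, and some $y_k$ works. The other case is identical, with $\{e_y>b\}$.

**Step 3: the tree.** Put $\theta=(b-a)/3$, $a'=a+\theta$, $b'=b-\theta$, so $a'<b'$. Write $\sigma\in2^n$ as $(\sigma(1),\dots,\sigma(n))$. We construct $x_\sigma\in G$ for $\sigma\in2^n$, $n\ge0$, and numbers $\beta_n>0$ for $n\ge1$, such that: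

* (i) $\rho(x_{\sigma j},x_\sigma)<2^{-n}$ for $\sigma\in2^n$, $j\in\{0,1\}$;
* (ii) $\mu\big(\bigcap_{\sigma\in2^n}W(x_\sigma)\big)>\varepsilon/2$;
* (iii) for $n\ge1$ the open set $V_n=\{f\in K:\forall\sigma\in2^n\ (f(x_\sigma)<a\text{ if }\sigma(n)=0,\ f(x_\sigma)>b\text{ if }\sigma(n)=1)\}$ has $\mu(V_n)=\beta_n>0$;
* (iv) for $n\ge1$, $\sigma\in2^n$, $j\in\{0,1\}$: $\mu\{f:|f(x_{\sigma j})-f(x_\sigma)|\ge\theta2^{-n-1}\}<\gamma_n:=2^{-2n-3}\min(\beta_1,\dots,\beta_n)$.

Conditions (i) and (iv) make branches converge, (iii) says that one function serves all nodes of level $n$, and (ii) keeps the construction going.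

Let $x_\emptyset\in G$ be arbitrary. By (7.1), (ii) holds for $n=0$. Suppose level $n$ is given; if $n\ge1$, then $\gamma_n$ is determined. We first find a radius $r>0$ such that, whenever $x_{\sigma j}\in G\cap B(x_\sigma,r)$ for all $\sigma\in2^n$ and $j\in\{0,1\}$, conditions (i) and (iv) hold at level $n$ and (ii) holds for $n+1$. For (i), take $r\le2^{-n}$. For (iv), if $n\ge1$, Chebyshev's inequality bounds the measure in question by $\|\varphi(x_{\sigma j})-\varphi(x_\sigma)\|_1/(\theta2^{-n-1})$, which is $<\gamma_n$ for small $r$ by continuity of $\varphi$. For (ii),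
$$\bigcap_{\sigma\in2^n}W(x_\sigma)\ \setminus\ \bigcap_{\sigma\in2^n,\,j}W(x_{\sigma j})\ \subset\ \bigcup_{\sigma\in2^n,\,j}\big(W(x_\sigma)\triangle W(x_{\sigma j})\big),$$
so it suffices that the $2^{n+1}$ numbers $\mu(W(x_{\sigma j})\triangle W(x_\sigma))$ have sum smaller than $\mu(\bigcap_{\sigma\in2^n}W(x_\sigma))-\varepsilon/2>0$. By (7.2) this holds for small $r$.

It remains to choose the points so that (iii) holds for $n+1$. Start with $R=\bigcap_{\sigma\in2^n}W(x_\sigma)$, of positive measure by (ii). Treat the pairs $(\sigma,j)$ one after another. By Step 2, choose $x_{\sigma0}\in G\cap B(x_\sigma,r)$ with $\mu(R\cap\{e_{x_{\sigma0}}<a\})>0$, respectively $x_{\sigma1}\in G\cap B(x_\sigma,r)$ with $\mu(R\cap\{e_{x_{\sigma1}}>b\})>0$, and replace $R$ by this intersection. The new $R$ is still a subset of every $W(x_\tau)$, $\tau\in2^n$, so Step 2 applies again. The final $R$ has positive measure and is contained in $V_{n+1}$. Put $\beta_{n+1}=\mu(V_{n+1})$.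

**Step 4: values along branches.** For $\sigma\in2^N$ the sequence $(x_{\sigma|m})_m$ is Cauchy by (i), so $x_\sigma:=\lim_mx_{\sigma|m}$ exists, and it lies in $H$. The purpose of this step is to show that almost every $f$ in a certain set of positive measure, which depends only on $i$, has the right value at $x_\sigma$. Fix $i\ge1$ and let
$$V_i'=V_i\cap\bigcap_{m\ge i}\ \bigcap_{\sigma\in2^m,\,j\in\{0,1\}}\{f:|f(x_{\sigma j})-f(x_\sigma)|<\theta2^{-m-1}\}.$$
For each $m\ge i$ there are $2^{m+1}$ pairs $(\sigma,j)$, and $\gamma_m\le2^{-2m-3}\beta_i$. So by (iv)
$$\mu(V_i')\ge\beta_i-\sum_{m\ge i}2^{m+1}\gamma_m\ge\beta_i-\sum_{m\ge i}2^{-m-2}\beta_i=\beta_i(1-2^{-i-1})>0.$$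
For $\sigma\in2^N$ put
$$C_{i,\sigma}=\{f\in K:f(x_\sigma)\le a'\}\ \text{ if }\sigma(i)=0,\qquad C_{i,\sigma}=\{f\in K:f(x_\sigma)\ge b'\}\ \text{ if }\sigma(i)=1.$$
We claim
$$\mu(V_i'\setminus C_{i,\sigma})=0\qquad\text{for each }\sigma\in2^N.\tag{7.3}$$
If $f\in V_i'$ and $m\ge i$, then $|f(x_{\sigma|m})-f(x_{\sigma|i})|\le\sum_{l\ge i}\theta2^{-l-1}=\theta2^{-i}\le\theta$. As $f\in V_i$, we get $f(x_{\sigma|m})\le a+\theta=a'$ if $\sigma(i)=0$, and $f(x_{\sigma|m})\ge b-\theta=b'$ if $\sigma(i)=1$. Since $\varphi(x_{\sigma|m})\to\varphi(x_\sigma)$ in $L^1(\mu)$, a subsequence of $(e_{x_{\sigma|m}})_m$ converges to $e_{x_\sigma}$ a.e., so for a.e. $f\in V_i'$ the same inequality holds for $f(x_\sigma)$. This is (7.3).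

**Step 5: one function for all branches.** The null set in (7.3) depends on $\sigma$, and there are uncountably many $\sigma$. Compactness deals with this. Let $C_i=\bigcap_{\sigma\in2^N}C_{i,\sigma}$; we show $C_i\ne\emptyset$. Take a compact $T\subset V_i'$ with $\mu(T)>0$. If $T\cap C_i=\emptyset$, finitely many of the open sets $K\setminus C_{i,\sigma}$ cover $T$. But $\mu(T\setminus C_{i,\sigma})=0$ for each $\sigma$ by (7.3), so $\mu(T)=0$, a contradiction. Pick $f_i\in C_i$ for each $i$. Thus for all $\sigma\in2^N$ and $i\in N$:
$$f_i(x_\sigma)\le a'\ \text{ if }\sigma(i)=0,\qquad f_i(x_\sigma)\ge b'\ \text{ if }\sigma(i)=1.\tag{7.4}$$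

**Step 6: the copy of $\beta N$.** Let $\Phi:\beta N\to K$ be the continuous extension of $i\mapsto f_i$, so $\Phi(\mathcal U)=\lim_{\mathcal U}f_i$. If $\mathcal U\ne\mathcal U'$, choose a set in $\mathcal U$ whose complement is in $\mathcal U'$, and let $\sigma\in2^N$ be $0$ on this set and $1$ off it. By (7.4), $\Phi(\mathcal U)(x_\sigma)\le a'<b'\le\Phi(\mathcal U')(x_\sigma)$. So $\Phi$ is injective. As $\beta N$ is compact, $\Phi$ is an embedding, contrary to the assumption on $K$. $\square$

## 8. From the vanishing derivative to a countable family

**Step 1: countably many sets in $X$.** For each $p=(a,b,1/k)$ put $H_0^p=X$, $H^p_{\alpha+1}=D_p(H^p_\alpha)$, and take intersections at limit ordinals. By Lemma 3 these sets are closed, they decrease, and by Lemma 4 they decrease strictly while nonempty. In a second countable space a strictly decreasing transfinite sequence of closed sets has countable length, so $H^p_{\alpha_p}=\emptyset$ for some countable $\alpha_p$. For $x\in X$ let $\beta$ be the least ordinal with $x\notin H_\beta^p$. It is not $0$, since $H_0^p=X$, and not a limit, since intersections are taken at limits.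 So $\beta=\alpha+1$ for some $\alpha<\alpha_p$, and $x\in H^p_\alpha\setminus H^p_{\alpha+1}$. Let $\mathcal B$ be a countable base of $X$, and let $\mathcal E$ be the countable family of nonempty sets $B\cap H_\alpha^p$ with $B\in\mathcal B$, $p$ as above and $\alpha<\alpha_p$.

**Step 2: these sets see almost every $f$.** We claim:

*Let $x\in X$. For $\mu$-a.e. $f$: for all rationals $a<b$ there is $E\in\mathcal E$ with $x\in E$ and ($f\ge a$ on $E$ or $f\le b$ on $E$).*

Fix $a,b,k$, put $p=(a,b,1/k)$, and take $\alpha$ with $x\in H:=H^p_\alpha$, $x\notin H^p_{\alpha+1}$. Then the Borel set $W_H^{a,b}(x)$ has measure $<1/k$. If $f\notin W_H^{a,b}(x)$, then $f\notin U_n(x)$ for some $n$, so $f\ge a$ on $B(x,1/n)\cap H$ or $f\le b$ on $B(x,1/n)\cap H$. The same then holds on $E=B\cap H$ for any $B\in\mathcal B$ with $x\in B\subset B(x,1/n)$. So the set of exceptional $f$ for the pair $(a,b)$ is contained, for every $k$, in a Borel set of measure $<1/k$. Intersecting over $k$, it lies in a Borel null set. Take the union over the countably many pairs $(a,b)$.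

**Step 3: the countable family in $K$.** For $E\in\mathcal E$ and rational $q$ the sets
$$F_{E,q}=\{f\in K:f\ge q\text{ on }E\},\qquad F'_{E,q}=\{f\in K:f\le q\text{ on }E\}$$
are closed in $K$, hence compact. Let $\mathcal F$ be the countable family of all finite unions of finite intersections of these sets, together with $K$ and $\emptyset$. It is closed under finite unions and finite intersections. We apply Lemma 2 with the subbase of sets $\{e_x>c\}$ and $\{e_x<c\}$, $x\in X$, $c\in\mathbb R$.

For a.e. $f$ with $f(x)>c$, pick rationals $c<a<b<f(x)$ and $E\ni x$ from Step 2. The alternative $f\le b$ on $E$ is impossible since $f(x)>b$. So $f\ge a$ on $E$, i.e. $f\in F_{E,a}$, and $F_{E,a}\subset\{e_x>c\}$ since $x\in E$ and $a>c$. Hence $\{e_x>c\}$ is, mod null, the union of the countably many sets $F_{E,a}$ with $x\in E\in\mathcal E$ and rational $a>c$. Symmetrically, for a.e. $f$ with $f(x)<c$ pick rationals $f(x)<a<b<c$ and $E\ni x$. Now $f\ge a$ on $E$ is impossible, so $f\in F'_{E,b}\subset\{e_x<c\}$. By Lemma 2, $\mu$ is countably determined, and by Proposition 1 it has metrizable-like support. This proves Theorem B. $\square$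

## 9. Compact sets of Baire-one functions satisfy the hypotheses: proof of Theorem A

Let $X=N^N$, $K\subset B_1(X)$ compact and $\mu\in P(K)$. The map $f\mapsto\frac2\pi\arctan f$ is a homeomorphism of $K$ onto a compact subset of $B_1(X)$, and metrizable-like support is invariant under homeomorphisms. So we may assume $K\subset[-1,1]^X$. We verify the hypotheses of Theorem B and exclude $\beta N$.

**Step 1: $P(K)$ and $P(K\times K)$ are Fréchet.** This turns density statements into sequences. The map $(f,g)\mapsto f\sqcup g$ embeds $K\times K$ in $B_1(X\sqcup X)$, and $N^N\sqcup N^N\cong N^N$ (split $N^N$ according to the parity of the first coordinate). So $K$ and $K\times K$ embed in $B_1(N^N)$. By Fact II the compact spaces $P(K)$ and $P(K\times K)$ embed in $B_1(N^N)$, and by Fact I both are Fréchet.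

**Step 2: $L^1(\mu)$ is separable.** We want one sequence of finite partitions whose conditional expectations recover every continuous function; the Fréchet property of $P(K\times K)$ provides it. For a finite Borel partition $\mathcal P$ of $K$ let $\nu_{\mathcal P}\in P(K\times K)$ represent the functional
$$F\mapsto\sum_{A\in\mathcal P,\ \mu(A)>0}\frac1{\mu(A)}\int_A\int_AF(f,f')\,d\mu(f)\,d\mu(f'),\qquad F\in C(K\times K).$$
The iterated integrals make sense: by Stone–Weierstrass $F$ is a uniform limit of finite sums of tensors $(g\otimes h)(f,f')=g(f)h(f')$, $g,h\in C(K)$, so the inner integral is continuous in $f'$. The functional is positive, and its value at $1$ is $\sum\mu(A)=1$. Let $\Delta\in P(K\times K)$ be the image of $\mu$ under $f\mapsto(f,f)$. Since $E(g|\mathcal P)=\mu(A)^{-1}\int_Ag\,d\mu$ on each $A\in\mathcal P$ of positive measure, for $g,h\in C(K)$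
$$\int g\otimes h\,d\nu_{\mathcal P}=\sum_{A}\frac1{\mu(A)}\int_Ag\,d\mu\int_Ah\,d\mu=\int E(g|\mathcal P)E(h|\mathcal P)\,d\mu,\qquad\int g\otimes h\,d\Delta=\int gh\,d\mu.\tag{9.1}$$

*$\Delta$ is in the closure of $\{\nu_{\mathcal P}\}$.* Given finitely many functions in $C(K)$ and $\eta>0$, there is $\mathcal P$ on whose pieces all of them oscillate by less than $\eta$, and then $|E(g|\mathcal P)-g|\le\eta$ a.e. for each of them. For two of them, $g$ and $h$, the integrals in (9.1) differ by at most $\eta(\|g\|_\infty+\|h\|_\infty)$. Since finite sums of tensors are dense in $C(K\times K)$ and all measures involved have mass $1$, this shows that every weak$^*$ neighborhood of $\Delta$ contains some $\nu_{\mathcal P}$.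

By Step 1 there is a sequence with $\nu_{\mathcal P_n}\to\Delta$. Conditional expectation is an orthogonal projection in $L^2(\mu)$, so for $g\in C(K)$
$$\|g-E(g|\mathcal P_n)\|_{L^2}^2=\int g^2\,d\mu-\int E(g|\mathcal P_n)^2\,d\mu=\int g^2\,d\mu-\int g\otimes g\,d\nu_{\mathcal P_n}\longrightarrow0.$$
As $C(K)$ is dense in $L^2(\mu)$, the span of the indicators of the countably many members of the $\mathcal P_n$ is dense in $L^2(\mu)$. Hence $L^2(\mu)$ is separable. Since $L^2(\mu)$ is dense in $L^1(\mu)$ and $\|\cdot\|_1\le\|\cdot\|_2$, so is $L^1(\mu)$.

**Step 3: $\varphi$ is Borel.** We first show that $x\mapsto\int e_x\,d\nu$ is Borel for each $\nu\in P(K)$. Finitely supported measures are dense in $P(K)$ (Section 1), so by Step 1 $\nu=\lim\nu_n$ with finitely supported $\nu_n$. Each $x\mapsto\int e_x\,d\nu_n$ is a convex combination of elements of $K$, hence Baire-one. Since $e_x\in C(K)$, $\int e_x\,d\nu_n\to\int e_x\,d\nu$ for every $x$, so the limit is Borel. Next, for $g\in L^\infty(\mu)$, apply this to the normalizations of $g^+\mu$ and $g^-\mu$, when nonzero, and conclude that $x\mapsto\int e_xg\,d\mu$ is Borel. The unit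 ball of $L^\infty(\mu)=L^1(\mu)^*$ is weak$^*$ compact, and metrizable by Step 2, so it has a countable weak$^*$-dense subset $\{g_n\}$. For $h\in L^1(\mu)$,
$$\|\varphi(x)-h\|_1=\sup_n\Big|\int(e_x-h)g_n\,d\mu\Big|,$$
because the norm is the supremum over the whole unit ball and each integral is weak$^*$ continuous in the second factor. This is a Borel function of $x$, so preimages of open balls under $\varphi$ are Borel. In a separable metric space every open set is a countable union of open balls, so $\varphi$ is Borel.

**Step 4: $K$ contains no copy of $\beta N$.** $K$ is Fréchet by Fact I, and so is each of its subspaces. But $\beta N$ is not Fréchet (Section 1).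

By Theorem B, $\mu$ has metrizable-like support. This proves Theorem A: every compact $K\subset B_1(N^N)$ belongs to $\underset{\sim}{S}$. $\blacksquare$

## 10. Metrizable quotients and $G_\delta$-points of $P(L)$

A *$G_\delta$-point* of a space is a point $s$ such that $\{s\}$ is a countable intersection of open sets. For example, all points of a metrizable space are $G_\delta$-points. In the split interval $\mathbf 1_{[0,1]}$ is one, since it is isolated: it is the only $f$ with $f(0)=1$.

**Theorem C.** *For a compact $S$ and $\mu\in P(S)$ the following are equivalent:*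

1. *$\mu$ has metrizable-like support;*
2. *$\mu$ is countably determined;*
3. *for each $\varepsilon\in(0,1)$ there are a compact $L\subset S$ with $\mu(L)>1-\varepsilon$ and a continuous $\pi:L\to2^N$ such that each open $U\subset L$ admits an open $V\subset2^N$ with $\pi^{-1}(V)\subset U$ and $\mu(U\setminus\pi^{-1}(V))=0$;*
4. *for each $\varepsilon\in(0,1)$ there is a compact $L\subset S$ with $\mu(L)>1-\varepsilon$ such that the normalized restriction of $\mu$ to $L$ is a $G_\delta$-point of $P(L)$.*

Here (1)⇔(2) is Proposition 1.

**(2)⇒(3): cut $S$ so that the sets of $\mathcal F$ become clopen.** Let $\mathcal F=\{F_1,F_2,\dots\}$ be as in (1.1), with repetitions if necessary. By inner regularity choose compact $L_n\subset S\setminus F_n$ with $\mu(S\setminus(F_n\cup L_n))<\varepsilon2^{-n}$, and put $L=\bigcap_n(F_n\cup L_n)$. Then $L$ is compact and $\mu(L)>1-\varepsilon$. The set $F_n\cap L$ is clopen in $L$, its complement in $L$ being the closed set $L_n\cap L$. So $\pi:L\to2^N$, $\pi(s)(n)=1$ iff $s\in F_n$, is continuous. Let $U=U'\cap L$ with $U'$ open in $S$, and put $J=\{n:F_n\subset U'\}$, $V=\bigcup_{n\in J}\{z:z(n)=1\}$.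 Then $\pi^{-1}(V)=L\cap\bigcup_{n\in J}F_n\subset U$. By (1.1), $\mu(U'\setminus\bigcup_{n\in J}F_n)=0$, so $\mu(U\setminus\pi^{-1}(V))=0$.

**(3)⇒(4): $\lambda$ is determined by countably many clopen sets.** The same $L$ works. Let $\lambda=\mu|_L/\mu(L)$. For each of the countably many clopen $c\subset2^N$ the set $\pi^{-1}(c)$ is clopen in $L$, so $\lambda'\mapsto\lambda'(\pi^{-1}(c))$ is continuous on $P(L)$. Hence the set of $\lambda'\in P(L)$ with $\lambda'(\pi^{-1}(c))=\lambda(\pi^{-1}(c))$ for all clopen $c$ is a $G_\delta$ containing $\lambda$. Let $\lambda'$ be in it. The images of $\lambda'$ and $\lambda$ on $2^N$ agree on the algebra of clopen sets, which generates the Borel sets, so they coincide. For open $U\subset L$ and $V$ as in (3),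
$$\lambda'(U)\ge\lambda'(\pi^{-1}(V))=\lambda(\pi^{-1}(V))=\lambda(U).$$
By outer regularity $\lambda'\ge\lambda$ on all Borel sets. Both are probability measures, so passing to complements gives $\lambda'=\lambda$. Thus $\{\lambda\}$ is a $G_\delta$.

**(4)⇒(2), first part: a metrizable quotient that controls open sets.** Let $L$ be as in (4), $\lambda=\mu|_L/\mu(L)$, and $\{\lambda\}=\bigcap_nO_n$ with $O_n$ open in $P(L)$. Each $O_n$ contains a basic weak$^*$ neighborhood of $\lambda$, given by finitely many functions in $C(L)$. Collecting these functions we get $g_1,g_2,\dots\in C(L)$ such that $\lambda'\in P(L)$ and $\int g_n\,d\lambda'=\int g_n\,d\lambda$ for all $n$ imply $\lambda'=\lambda$. Let $\pi=(g_n)_n:L\to\mathbb R^N$ and $M=\pi(L)$, which is compact metrizable. If $\lambda'\in P(L)$ has image $\pi_*\lambda'=\pi_*\lambda$, then $\int g_n\,d\lambda'=\int g_n\,d\lambda$ for all $n$. So $\lambda$ is the only measure in $P(L)$ with image $\pi_*\lambda$. We claim that for every open $U\subset L$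
$$V:=M\setminus\pi(L\setminus U)\ \text{ is open in }M,\qquad\pi^{-1}(V)\subset U,\qquad\lambda(U\setminus\pi^{-1}(V))=0.\tag{10.1}$$
The first two assertions are clear, as $\pi(L\setminus U)$ is compact and $\pi(s)\in V$ forces $s\notin L\setminus U$. Suppose $\lambda(U\setminus\pi^{-1}(V))>0$ and take a compact $T\subset U\setminus\pi^{-1}(V)$ with $\lambda(T)>0$. Then $\pi(T)\subset\pi(L\setminus U)$. We want to move the mass on $T$ out of $U$ without changing its image.

*Measures lift through a continuous surjection $q:Y\to Y'$ of compact spaces.* Let $\tau$ be a positive Radon measure on $Y'$. On the subspace $\{h\circ q:h\in C(Y')\}$ of $C(Y)$ the functional $h\circ q\mapsto\int h\,d\tau$ is well defined, because $q$ is onto, and its norm $\tau(Y')$ equals its value at $1$. By Hahn–Banach it extends to $C(Y)$ with the same norm. A functional whose norm equals its value at $1$ is positive, so it is given by a positive Radon measure $\kappa$ with $q_*\kappa=\tau$.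

Apply this to $\pi:L\setminus U\to\pi(L\setminus U)$ and $\tau=\pi_*(\lambda|_T)$, which is carried by $\pi(T)\subset\pi(L\setminus U)$. We get a positive measure $\kappa$ on $L\setminus U$ with $\pi_*\kappa=\pi_*(\lambda|_T)$, in particular $\kappa(L\setminus U)=\lambda(T)$. Then $\lambda-\lambda|_T+\kappa\in P(L)$ has image $\pi_*\lambda$, but it gives $U$ the measure $\lambda(U)-\lambda(T)<\lambda(U)$. This contradicts the uniqueness of $\lambda$, so (10.1) holds.

**(4)⇒(2), second part: the countable family.** Let $\mathcal C$ be the countable family of finite unions (including $\emptyset$) of closures of members of a countable base of $M$. Since $M$ is metrizable, each open $V\subset M$ is the union of the basic open sets whose closures lie in $V$, hence a countable increasing union of members of $\mathcal C$. Let $U\subset S$ be open and apply (10.1) to $U\cap L$. With the resulting $V$, $\mu(U\cap L)=\mu(\pi^{-1}(V))$ and $\pi^{-1}(V)\subset U$, so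
$$\mu(U\cap L)=\sup\{\mu(\pi^{-1}(c)):c\in\mathcal C,\ \pi^{-1}(c)\subset U\}.$$
The sets $\pi^{-1}(c)$ are compact. Do this for compact sets $L_k$ as in (4) with $\mu(L_k)>1-1/k$, $k\ge2$, and let $\mathcal F$ be the union of the resulting countable families. Since $\mu(U\cap L_k)>\mu(U)-1/k$, $\mathcal F$ satisfies (1.1). $\square$

**Corollary.** *If $K\subset B_1(N^N)$ is compact, $\mu\in P(K)$ and $\varepsilon\in(0,1)$, there is a compact $L\subset K$ with $\mu(L)>1-\varepsilon$ satisfying (3), and such that the normalized measure $\mu|_L$ is a $G_\delta$-point of $P(L)$.*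

*Proof.* By Theorem A, $\mu$ satisfies (1), hence (3). The step (3)⇒(4) uses the same $L$. $\square$

## 11. A Baire-one compactum where $\mu(L)=1$ is impossible

One cannot in general take $\mu(L)=1$ in (3) or (4), even on compact subsets of $B_1(N^N)$. Let
$$K=\{\mathbf 1_{[s]}:s\in2^{<\omega}\}\cup\{\mathbf 1_{\{x\}}:x\in2^\omega\}\cup\{0\},$$
where $[s]$ is the set of $z\in2^\omega$ extending $s$. The functions $\mathbf 1_{[s]}$ are continuous and $\mathbf 1_{\{x\}}=\lim_n\mathbf 1_{[x|n]}$, so $K\subset B_1(2^\omega)$. Composing with a continuous surjection $N^N\to2^\omega$ embeds $K$ in $B_1(N^N)$.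

**$K$ is compact and each $\mathbf 1_{[s]}$ is isolated in $K$.** Let $f=\mathbf 1_A$ be in the closure of $K$ in $\{0,1\}^{2^\omega}$. If $A$ has at most one point, then $f\in K$. If $x\ne y$ are in $A$, let $t$ be their longest common initial segment. The set
$$\{g\in K:g(x)=g(y)=1\}=\{\mathbf 1_{[s]}:s\subset t\}$$
is finite, and $f$ is in its closure, because $\{g:g(x)=g(y)=1\}$ is a neighborhood of $f$ in $\{0,1\}^{2^\omega}$. So $f\in K$. Thus $K$ is closed, hence compact. Given $s$, take $x,y$ with longest common initial segment $s$. The displayed set is then a finite neighborhood of $\mathbf 1_{[s]}$ in $K$, so $\mathbf 1_{[s]}$ is isolated.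

**The measure.** Put $\mu=\frac12\delta_0+\frac12\sum_sc_s\delta_{\mathbf 1_{[s]}}$ with $c_s>0$, $\sum_sc_s=1$. A compact $L\subset K$ with $\mu(L)=1$ contains every $\mathbf 1_{[s]}$ and $0$, and since $\mathbf 1_{[x|n]}\to\mathbf 1_{\{x\}}$ it contains every $\mathbf 1_{\{x\}}$. So $L=K$. If (3) held with $L=K$, the proof of (3)⇒(4) would make $\mu$ a $G_\delta$-point of $P(K)$. So it suffices to show that $\mu$ is not a $G_\delta$-point of $P(K)$.

**Reduction to the point $0$.** Suppose $\mu$ is a $G_\delta$-point of $P(K)$. By (10.1), applied with $L=K$ and $\lambda=\mu$, there is a continuous $\pi$ from $K$ onto a metrizable compact space $M$ such that every open $U\ni0$ contains some $\pi^{-1}(V)$, $V$ open, with $\mu(U\setminus\pi^{-1}(V))=0$. Since $\mu(\{0\})>0$, we have $0\in\pi^{-1}(V)$, so $\pi^{-1}(\pi(0))\subset\pi^{-1}(V)\subset U$. As $U$ was arbitrary, $\pi^{-1}(\pi(0))=\{0\}$. A point of $M$ is a $G_\delta$, so $0$ is a $G_\delta$-point of $K$, and $K\setminus\{0\}$ is $\sigma$-compact.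

**Contradiction.** The set $D=\{\mathbf 1_{\{x\}}:x\in2^\omega\}$ is uncountable. It is closed in $K\setminus\{0\}$, since its complement there consists of isolated points of $K$. It is discrete, since $\{f\in K:f(x)>\frac12\}$ meets $D$ only in $\mathbf 1_{\{x\}}$. So each compact subset of $K\setminus\{0\}$ meets $D$ in a compact discrete set, which is finite. Then $\sigma$-compactness of $K\setminus\{0\}$ makes $D$ countable, a contradiction. $\square$
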